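\title{Smooth renormability is not a Lipschitz invariant of Banach spaces}

\begin{abstract}
We construct two nonseparable Banach spaces $X$ and $Y$ of the form $C_0(K)$ that are Lipschitz homeomorphic, such that $X$ has an equivalent norm of class $C^\infty$ away from the origin, while every equivalent norm on $Y$ fails to be Fr\'echet differentiable at some nonzero point. The space $X$ is $C_0(T)$ for a binary tree $T$. It has a quotient $C_0(\Upsilon)$, with $\Upsilon$ an infinitely branching tree, whose quotient map has a Lipschitz section and which admits no equivalent Fr\'echet differentiable norm. For separable $X$ with the Radon--Nikod\'ym property, smooth renormability does pass to Lipschitz homeomorphic spaces.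
\end{abstract}

\section{Introduction}\label{sec:intro}

All Banach spaces in this paper are real. A map $g$ from an open subset of a Banach space into a Banach space is \emph{Fr\'echet differentiable} at $z$ if there is a bounded linear operator $g'(z)$ with $\|g(z+h)-g(z)-g'(z)h\|=o(\|h\|)$ as $h\to0$. It is \emph{$k$ times Fr\'echet differentiable} if it is differentiable at every point and $g'$ is $k-1$ times differentiable, and it is $C^\infty$ if this holds for every $k$. A norm restricted to a line through the origin is a multiple of the absolute value, so a norm is called $k$ times Fr\'echet differentiable, or $C^\infty$, when it is so away from the origin. A norm $|\cdot|$ on $(X,\|\cdot\|)$ is \emph{equivalent} if $c\|x\|\le|x|\le C\|x\|$ for some $0<c\le C$.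

The existence of an equivalent smooth norm is a linear property, and it passes to subspaces. Indeed, let $A:Y\to X$ be bounded and linear with $\|Ay\|\ge a\|y\|$ for some $a>0$, and let $N$ be an equivalent $k$ times Fr\'echet differentiable norm on $X$. Then $N\circ A$ is an equivalent norm on $Y$, and it is $k$ times differentiable by the chain rule, because $Ay\ne0$ for $y\ne0$. We ask whether the property depends only on the metric structure up to bounded distortion. Call $X$ and $Y$ \emph{Lipschitz homeomorphic} if there is a bijection $\varphi:X\to Y$ with $\varphi$ and $\varphi^{-1}$ Lipschitz.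

\medskip
\noindent\textbf{Question.} \emph{Let $X$ and $Y$ be Lipschitz homeomorphic Banach spaces, let $k\in\mathbb N$, and suppose that $X$ admits an equivalent $k$ times Fr\'echet differentiable norm. Must $Y$ admit such a norm?}
\medskip

It is known that the answer is yes when $X$ is separable and $k=1$. There is also a general reason to guess yes: a derivative of $\varphi^{-1}$ at a single point is a linear embedding of $Y$ into $X$. Recall that $\psi:Y\to X$ is \emph{G\^ateaux differentiable} at $y_0$ if there is a bounded linear $A$ with $Ay=\lim_{\tau\to0}\tau^{-1}(\psi(y_0+\tau y)-\psi(y_0))$ for every $y$. Recall also that $X$ has the \emph{Radon--Nikod\'ym property} if every Lipschitz map $\mathbb R\to X$ is differentiable almost everywhere; reflexive spaces have it.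

\begin{proposition}\label{prop:rnp}
Let $X$ be a separable Banach space with the Radon--Nikod\'ym property, for example a separable reflexive space, and suppose that $X$ admits an equivalent $k$ times Fr\'echet differentiable norm. If $Y$ is Lipschitz homeomorphic to $X$, or merely if $Y$ is separable and there is a Lipschitz map $\psi:Y\to X$ with $\|\psi(y)-\psi(y')\|\ge a\|y-y'\|$ for some $a>0$, then $Y$ admits such a norm.
\end{proposition}

\begin{proof}
In the first case $Y$ is separable as a continuous image of $X$, and $\psi=\varphi^{-1}$ has the stated property; so we treat the second case. By the theorem of Aronszajn, Christensen and Mankiewicz \cite[Ch.~6]{BL}, a Lipschitz map from a separable Banach space into a space with the Radon--Nikod\'ym property is G\^ateaux differentiable at some point $y_0$. The derivative $A$ of $\psi$ at $y_0$ satisfies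
\[
\|Ay\|=\lim_{\tau\to0}\frac{\|\psi(y_0+\tau y)-\psi(y_0)\|}{|\tau|}\ge a\|y\|,
\]
so $N\circ A$ is the required norm whenever $N$ is one on $X$.
\end{proof}

In general the answer is no, for every $k$ at once and with a single pair of spaces. For a locally compact Hausdorff space $K$, let $C_0(K)$ be the space of continuous $f:K\to\mathbb R$ such that $\{|f|\ge\varepsilon\}$ is compact for every $\varepsilon>0$. For a set $\Gamma$, let $c_0(\Gamma)$ be $C_0$ of $\Gamma$ with the discrete topology. On these spaces $\|\cdot\|$ is the supremum norm. A norm $p$ \emph{locally depends on finitely many functionals} if every $f\ne0$ has a neighborhood $U$ and finitely many continuous linear functionals such that $p(h)=p(h')$ whenever $h,h'\in U$ agree on these functionals.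

\begin{theorem}\label{thm:main}
There are nonseparable Banach spaces $X$ and $Y$, both of the form $C_0(K)$ with $K$ locally compact Hausdorff, such that
\begin{enumerate}
\item[(a)] there is a bijection $\varphi:X\to Y$ with $\varphi$ and $\varphi^{-1}$ both $3$-Lipschitz;
\item[(b)] $X$ admits an equivalent norm that is $C^\infty$ away from the origin and locally depends on finitely many functionals;
\item[(c)] every equivalent norm on $Y$ fails to be Fr\'echet differentiable at some nonzero point.
\end{enumerate}
Hence for every $k\in\mathbb N$ the space $X$ has an equivalent $k$ times Fr\'echet differentiable norm and $Y$ has none.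
\end{theorem}

The homeomorphism comes from a quotient map that splits in the Lipschitz category. A \emph{section} of $q:X\to V$ is a map $e:V\to X$ with $q(e(h))=h$ for all $h$. We write $Z\oplus_\infty V$ for the direct sum with the norm $\max(\|z\|,\|v\|)$.

\begin{lemma}\label{lem:split}
Let $q:X\to V$ be linear with $\|q\|\le1$, and let $e$ be an $M$-Lipschitz section of $q$. Then $\varphi(f)=(f-e(qf),\,qf)$ is a bijection of $X$ onto $\ker q\oplus_\infty V$ with inverse $(g,h)\mapsto g+e(h)$, and both maps are $(1+M)$-Lipschitz.
\end{lemma}

\begin{proof}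
We have $q(f-e(qf))=0$ and $(f-e(qf))+e(qf)=f$. For $g\in\ker q$ we have $q(g+e(h))=h$, hence $\varphi(g+e(h))=(g,h)$. The first coordinate of $\varphi$ is $(1+M)$-Lipschitz and the second is $1$-Lipschitz. Finally, $\|g+e(h)-g'-e(h')\|\le\|g-g'\|+M\|h-h'\|$.
\end{proof}

The space $\ker q\oplus_\infty V$ contains $V$ as a subspace, while $X$ only has $V$ as a quotient. So it suffices to find a smooth space $X$ and a quotient $V$ with no smooth norm, with a Lipschitz section between them.

\begin{theorem}\label{thm:trees}
There are locally compact Hausdorff spaces $T$ and $\Upsilon$, an uncountable set $D$, and a linear surjection $q:C_0(T)\to C_0(\Upsilon)$ with $\|q\|\le1$ and with kernel isometric to $c_0(D)$, such that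
\begin{enumerate}
\item[(i)] $q$ has a $2$-Lipschitz section $e$ with $\|e(h)\|\le\|h\|$;
\item[(ii)] $C_0(T)$ has an equivalent norm as in Theorem~\ref{thm:main}(b);
\item[(iii)] no equivalent norm on $C_0(\Upsilon)$ is Fr\'echet differentiable at all nonzero points.
\end{enumerate}
\end{theorem}

\begin{proof}[Proof of Theorem~\ref{thm:main} from Theorem~\ref{thm:trees}]
Let $X=C_0(T)$ and $Y=c_0(D)\oplus_\infty C_0(\Upsilon)=C_0(D\sqcup\Upsilon)$, with $D$ discrete. Both spaces contain $c_0(D)$ isometrically, and the unit vectors of $c_0(D)$ form an uncountable set with mutual distances $1$; so both are nonseparable. Part (a) is Lemma~\ref{lem:split} with $M=2$, and (b) is (ii). An equivalent Fr\'echet differentiable norm on $Y$ would restrict to one on $\{0\}\oplus C_0(\Upsilon)$, which (iii) forbids. The last sentence holds because a $k$ times differentiable norm is once differentiable.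
\end{proof}

In the exact sequence $0\to c_0(D)\to C_0(T)\to C_0(\Upsilon)\to0$ the quotient $C_0(T)/\ker q$ is isometric to $C_0(\Upsilon)$: the coset of $f$ has norm at least $\|qf\|$ and contains $e(qf)$, whose norm is at most $\|qf\|$. This gives the following.

\begin{corollary}\label{cor:quotient}
Having an equivalent $C^\infty$ norm does not pass to quotients, even when the subspace factored out is isometric to $c_0(D)$ and the quotient map has a Lipschitz section.
\end{corollary}

\begin{remark}
The section $e$ is G\^ateaux differentiable at no point, and in particular $q$ has no bounded linear section. Indeed $\|e(h)-e(h')\|\ge\|h-h'\|$ for any section, because $\|q\|\le1$, so a derivative at one point would give $C_0(\Upsilon)$ a smooth norm as in the proof of Proposition~\ref{prop:rnp}.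
\end{remark}

Both $\Upsilon$ and $T$ are trees. In $\Upsilon$ every node has infinitely many immediate successors, passing to the $j$-th one costs $2^{-j-1}$, and a branch continues as long as its total cost is finite. Infinite branching lets us escape from any given functional, and cheap successors let us do so infinitely often and still reach a limit point; this destroys smooth norms (Section~\ref{sec:nofrechet}). The tree $T$ replaces each infinite branching of $\Upsilon$ by a comb of binary branchings, on which finiteness of the cost produces a smooth norm (Section~\ref{sec:smooth}). The map $q$ is restriction to the copy of $\Upsilon$ in $T$, and its section fills the combs with suprema (Section~\ref{sec:section}).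

\section{Trees and their interval topology}\label{sec:trees}

A \emph{tree} is a partially ordered set $P$ with a least element, the \emph{root}, in which every set ${\downarrow}x=\{y:y\le x\}$ is well ordered. We write $(w,x]=\{y:w<y\le x\}$ and $[u,\infty)=\{y:y\ge u\}$. An element is a \emph{limit} if it is not the root and has no immediate predecessor. All our trees are assumed to satisfy
\begin{enumerate}
\item[(H)] two limit elements with the same set of strict predecessors coincide.
\end{enumerate}
A set $U\subset P$ is \emph{open} if for every limit $x\in U$ there is $w<x$ with $(w,x]\subset U$. This is a topology because $(w,x]\cap(w',x]=(\max(w,w'),x]$. A point can be approached only from below, along its own branch, and non-limit points are isolated. The sets ${\downarrow}x$ and $(w,x]$ are open: a limit $y$ in either of them has an interval $(v,y]$ inside, with $v$ the root or $v=w$. For $x$ not the root, the intervals $(w,x]$ with $w<x$ form a neighborhood base at $x$; when $x$ has an immediate predecessor $w$, the interval $(w,x]$ is $\{x\}$. Without (H) the space would not be Hausdorff, since two limits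 with the same predecessors have no disjoint neighborhoods.

\begin{lemma}\label{lem:tree}
Let $P$ be a tree.
\begin{enumerate}
\item[(a)] For all $x,y$ there is $w$ with ${\downarrow}x\cap{\downarrow}y={\downarrow}w$.
\item[(b)] $P$ is locally compact Hausdorff, and the sets ${\downarrow}x$ and $(w,x]$ are compact and open, so that their indicator functions lie in $C_0(P)$.
\item[(c)] Every nonempty compact $F\subset P$ has a maximal element.
\item[(d)] The linear span of the functions $\mathbf 1_{{\downarrow}x}$ is dense in $C_0(P)$.
\end{enumerate}
\end{lemma}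

\begin{proof}
(a) If $x$ and $y$ are comparable, take the smaller one. Otherwise $I={\downarrow}x\cap{\downarrow}y$ is a proper initial segment of both ${\downarrow}x$ and ${\downarrow}y$, and it contains the root. Let $u$ and $u'$ be the least elements of ${\downarrow}x\setminus I$ and ${\downarrow}y\setminus I$. Each has $I$ as its set of strict predecessors. If $I$ had no maximum, $u$ and $u'$ would be limits, so $u=u'$ by (H), and then $u\in I$, which is false. So $I$ has a maximum $w$, and $I={\downarrow}w$.

(b) If $x<y$, the open sets ${\downarrow}x$ and $(x,y]$ separate them. If $x,y$ are incomparable, $(w,x]$ and $(w,y]$ do, with $w$ as in (a). Given an open cover of ${\downarrow}x$, put $w_0=x$ and, as long as $w_i$ is not the root, choose $w_{i+1}<w_i$ with $(w_{i+1},w_i]$ inside one member of the cover. A strictly decreasing sequence in a well-ordered set is finite, so the root is reached, and finitely many members cover ${\downarrow}x$. The set $(w,x]={\downarrow}x\setminus{\downarrow}w$ is closed in ${\downarrow}x$, hence compact. Compact subsets of a Hausdorff space are closed, so the indicator functions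 are continuous.

(c) Cover $F$ by finitely many open sets ${\downarrow}x_i$, each meeting $F$, and let $m_i$ be the least upper bound of $F\cap{\downarrow}x_i$ in the well-ordered set ${\downarrow}x_i$. Suppose $m_i\notin F$. Then $m_i$ is not the root, and since $F$ is closed some $(w,m_i]$ misses $F$, so $w$ is a smaller upper bound, a contradiction. Thus $m_i\in F$. Every point of $F$ lies below some $m_j$, so an element maximal among the finitely many $m_i$ is maximal in $F$.

(d) By (a) the span is an algebra. It vanishes at no point, and if $y'\not\le y$ then $\mathbf 1_{{\downarrow}y}$ separates $y$ from $y'$. The Stone--Weierstrass theorem for $C_0(P)$ says that such a subalgebra is dense.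
\end{proof}

\section{The trees $\Upsilon$ and $T$}\label{sec:two}

Let $\omega=\{0,1,2,\dots\}$, and identify an ordinal with the set of smaller ordinals. Let $\Upsilon$ be the set of all functions $s:\alpha\to\omega$, with $\alpha=\operatorname{dom}s$ an ordinal, whose \emph{cost}
\[
\rho(s)=\sum_{\beta<\alpha}2^{-s(\beta)-1}
\]
is finite. A convergent sum of positive terms has countably many terms, so $\alpha$ is countable. Order $\Upsilon$ by extension. The elements below $s$ are the restrictions $s|_\beta$ with $\beta\le\operatorname{dom}s$, so $\Upsilon$ is a tree with root the empty function $\emptyset$. The limits are the $s$ whose domain is a nonzero limit ordinal; such an $s$ is the union of its predecessors, so (H) holds. The immediate successors of $s$ are the sequences $s^\frown j$, $j\in\omega$, obtained by appending the value $j$, and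
\begin{equation}\label{eq:cost}
\rho(s^\frown j)=\rho(s)+2^{-j-1}.
\end{equation}
If $t_0<t_1<\cdots$ in $\Upsilon$ and $\sup_n\rho(t_n)<\infty$, then $x=\bigcup_nt_n$ lies in $\Upsilon$ and $\rho(x)=\lim_n\rho(t_n)$. For example, every $s:\omega\to\omega$ with $s(k)\in\{k,k+1\}$ for all $k$ has cost at most $1$ and is a limit element of $\Upsilon$. In particular $\Upsilon$ is uncountable.

The second tree is $T=\Upsilon\times\omega$, with
\[
(s,n)\le(s',n')\quad\text{if and only if}\quad
\begin{cases}
s=s'\ \text{and}\ n\le n',\ \text{or}\\
s<s'\ \text{and}\ n\le s'(\operatorname{dom}s).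
\end{cases}
\]
To go from $(s,0)$ to $(s^\frown j,0)$ one climbs through $(s,1),\dots,(s,j)$ and then turns off; see Figure~\ref{fig:comb}. Put
\[
D=\{(s,n):n\ge1\},\qquad L=\Upsilon\times\{0\}.
\]
The set $D$ is uncountable because $\Upsilon$ is.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.95]
\draw (0,0)--(-1.3,1.6); \draw (0,0)--(0,1.6); \draw (0,0)--(1.3,1.6);
\fill (0,0) circle (2pt) node[below] {$s$};
\fill (-1.3,1.6) circle (2pt) node[above] {$s^\frown0$};
\fill (0,1.6) circle (2pt) node[above] {$s^\frown1$};
\fill (1.3,1.6) circle (2pt) node[above] {$s^\frown2$};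
\node at (2.2,1.6) {$\cdots$};
\draw (5.5,0)--(5.5,2.6); \node at (5.5,3.05) {$\vdots$};
\draw (5.5,0)--(7,0.6); \draw (5.5,1)--(7,1.6); \draw (5.5,2)--(7,2.6);
\fill (5.5,0) circle (2pt) node[left] {$(s,0)$};
\filldraw[fill=white] (5.5,1) circle (2pt) node[left] {$(s,1)$};
\filldraw[fill=white] (5.5,2) circle (2pt) node[left] {$(s,2)$};
\fill (7,0.6) circle (2pt) node[right] {$(s^\frown0,0)$};
\fill (7,1.6) circle (2pt) node[right] {$(s^\frown1,0)$};
\fill (7,2.6) circle (2pt) node[right] {$(s^\frown2,0)$};
\end{tikzpicture}
\caption{Left: a node $s$ of $\Upsilon$ and its infinitely many immediate successors. Right: the comb that replaces this branching in $T$, where each node has two immediate successors. Solid points belong to the copy $L$ of $\Upsilon$; hollow points are the added isolated points, which form $D$.}\label{fig:comb}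
\end{figure}

\begin{lemma}\label{lem:T}
$T$ is a tree. The elements below $(u,k)$ are the $(u|_\beta,m)$ with $\beta<\operatorname{dom}u$ and $m\le u(\beta)$, and the $(u,m)$ with $m\le k$. The points of $D$ are isolated, $L$ is closed, and $s\mapsto(s,0)$ is an order isomorphism and a homeomorphism of $\Upsilon$ onto $L$.
\end{lemma}

\begin{proof}
The relation is reflexive and antisymmetric. Let $(s,n)\le(s',n')\le(s'',n'')$. If $s=s'=s''$, then $n\le n''$. If $s=s'<s''$, then $n\le n'\le s''(\operatorname{dom}s)$. If $s<s'\le s''$, then $n\le s'(\operatorname{dom}s)=s''(\operatorname{dom}s)$. So the relation is a partial order, with least element $(\emptyset,0)$. The list of elements below $(u,k)$ restates the definition. On this list the order is the lexicographic order of the pairs $(\beta,m)$, which is a well order.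

The point $(s,n)$ with $n\ge1$ has the immediate predecessor $(s,n-1)$, and $(s^\frown j,0)$ has the immediate predecessor $(s,j)$. So the limits of $T$ are the $(s,0)$ with $s$ a limit of $\Upsilon$. The predecessors of such a point determine $s$ as the union of their first coordinates, so (H) holds. The points of $D$ are not limits, hence isolated, and $L=T\setminus D$ is closed.

By definition $(s,0)\le(s',0)$ if and only if $s\le s'$; hence $((p,0),(s,0)]\cap L=(p,s]\times\{0\}$. If $U\subset\Upsilon$ is open, this identity shows that $(U\times\{0\})\cup D$ is open in $T$. Conversely let $O\subset T$ be open, let $s$ be a limit with $(s,0)\in O$, and take $(p,n)<(s,0)$ with $((p,n),(s,0)]\subset O$. Put $p'=s|_{\operatorname{dom}p+1}$, so that $p'<s$. Then $(p,n)<(p',0)$, because $n\le s(\operatorname{dom}p)$, and so $(p',s]\times\{0\}\subset O$. Thus $\{s:(s,0)\in O\}$ is open in $\Upsilon$.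
\end{proof}

\section{The restriction map and its Lipschitz section}\label{sec:section}

Define $q:C_0(T)\to C_0(\Upsilon)$ by $qf(s)=f(s,0)$. Since $L$ is closed and homeomorphic to $\Upsilon$, this is a well-defined linear map with $\|q\|\le1$. Its kernel is $c_0(D)$, where functions on $D$ are extended by zero. Indeed, if $f=0$ on $L$, then $\{|f|\ge\varepsilon\}$ is a compact set of isolated points, hence finite. Conversely, an element of $c_0(D)$ is a uniform limit of functions supported on finitely many isolated points.

We must extend each $h\in C_0(\Upsilon)$ to $T$ in a Lipschitz way. Two natural attempts fail. Extension by zero is not continuous: if $x(k)=k$ for $k<\omega$, every neighborhood of $(x,0)$ contains points $(x|_k,1)$ of $D$, so an extension of $\mathbf 1_{{\downarrow}x}$ must be close to $1$ there. This suggests extending $\mathbf 1_{{\downarrow}x}$ to $\mathbf 1_{{\downarrow}(x,0)}$ for every $x$. A linear map $E$ doing so is unbounded: it sends $\mathbf 1_{\{s^\frown j\}}=\mathbf 1_{{\downarrow}s^\frown j}-\mathbf 1_{{\downarrow}s}$ to the indicator of $((s,0),(s^\frown j,0)]$, which contains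 $(s,1)$ when $j\ge1$. So the norm-one function $\sum_{j=1}^N\mathbf 1_{\{s^\frown j\}}$ has an image with value $N$ at $(s,1)$. The contributions of the teeth above a point of a comb add up. We take their supremum instead. For $0\le h\in C_0(\Upsilon)$ define a bounded function on $T$ by
\[
e_+(h)(s,0)=h(s),\qquad e_+(h)(s,n)=\sup_{j\ge n}h(s^\frown j)\quad(n\ge1).
\]

\begin{proposition}\label{prop:section}
If $0\le h\in C_0(\Upsilon)$, then $e_+(h)\in C_0(T)$. The map $e(h)=e_+(h^+)-e_+(h^-)$, where $h^\pm=\max(\pm h,0)$, is a $2$-Lipschitz section of $q$ with $\|e(h)\|\le\|h\|$.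
\end{proposition}

\begin{proof}
A supremum changes by at most $\varepsilon$ when each term changes by at most $\varepsilon$, and it commutes with finite maxima and with nonnegative scalars. So for $h,h'\ge0$ and $c\ge0$,
\begin{equation}\label{eq:eplus}
\begin{gathered}
\|e_+(h)-e_+(h')\|\le\|h-h'\|,\qquad e_+(ch)=c\,e_+(h),\\
e_+(\max(h,h'))=\max(e_+(h),e_+(h')).
\end{gathered}
\end{equation}
We therefore compute $e_+$ on indicators of intervals and then approximate $h$ by maxima of their multiples.

First, $e_+(\mathbf 1_{\{\emptyset\}})=\mathbf 1_{\{(\emptyset,0)\}}$, since no $s^\frown j$ is the root. Next, for $w<x$,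
\[
e_+(\mathbf 1_{(w,x]})=\mathbf 1_{((w,0),(x,0)]}.
\]
On $L$ this is Lemma~\ref{lem:T}. At $(s,n)$ with $n\ge1$ the left side is $1$ exactly when $w<s^\frown j\le x$ for some $j\ge n$, that is, when $w\le s<x$ and $x(\operatorname{dom}s)\ge n$; otherwise it is $0$. On the right, $(w,0)<(s,n)$ means $w\le s$, and $(s,n)\le(x,0)$ means $s<x$ and $n\le x(\operatorname{dom}s)$. The two conditions agree. By Lemma~\ref{lem:tree}(b) these images lie in $C_0(T)$.

Now let $h\ge0$ and $\varepsilon>0$. For each $y$ in the compact set $K=\{h\ge\varepsilon\}$ choose an open set $I_y\ni y$, equal to $\{\emptyset\}$ or to some $(w,y]$, on which $|h-h(y)|<\varepsilon$. Cover $K$ by $I_{y_1},\dots,I_{y_m}$ and put $g=\max_ih(y_i)\mathbf 1_{I_{y_i}}$, or $g=0$ if $K$ is empty. If $z$ lies in some $I_{y_i}$, then $g(z)=h(y_i)$ for one such $i$, and $|g(z)-h(z)|<\varepsilon$. Otherwise $g(z)=0$ and $h(z)<\varepsilon$. So $\|g-h\|\le\varepsilon$. By \eqref{eq:eplus}, $e_+(g)$ is a finite maximum of elements of $C_0(T)$, hence in $C_0(T)$, and $\|e_+(g)-e_+(h)\|\le\varepsilon$. As $C_0(T)$ is closed under uniform limits, $e_+(h)\in C_0(T)$.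

Finally $q(e(h))=h^+-h^-=h$. The maps $h\mapsto h^\pm$ are $1$-Lipschitz, so $e$ is $2$-Lipschitz by \eqref{eq:eplus}. Both $e_+(h^+)$ and $e_+(h^-)$ take values in $[0,\|h\|]$, so $\|e(h)\|\le\|h\|$.
\end{proof}

This proves that $q$ is onto, and part (i) of Theorem~\ref{thm:trees}.

\section{A $C^\infty$ norm on $C_0(T)$}\label{sec:smooth}

To smooth the supremum norm one would like to describe a unit ball by an inequality $\sum_t\theta(\,\cdot\,)\le1$ with one smooth convex term for each point $t$, and with only finitely many terms nonzero near any given $f$. On $c_0(\Gamma)$ the coordinates $f(t)$ serve, since only finitely many of them are large. On $C_0(K)$ a function may be large, even maximal, on an infinite compact set. The remedy is a linear operator $S$ into $c_0(K)$, with $K$ regarded as a set, that detects at least one point where $|f|$ is maximal. The $t$-th term should vanish when $Sf(t)$ is small compared with $1-|f(t)|$, and blow up when $|f(t)|\to1$ while $Sf(t)$ stays away from $0$. The quotient $Sf(t)^2/(1-f(t)^2)$ measures exactly this, and it is convex in $f$. The next proposition belongs to a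 known type of theorem of R.~Haydon on ``Talagrand operators''; we give a short proof of the case needed.

\begin{proposition}\label{prop:talagrand}
Let $K$ be locally compact Hausdorff and let $S:C_0(K)\to c_0(K)$ be linear with $\|S\|\le1$. Suppose that for every $f\ne0$ there is $t\in K$ with $|f(t)|=\|f\|$ and $Sf(t)\ne0$. Then $C_0(K)$ has a norm $p$ with $\|f\|\le p(f)\le\sqrt2\,\|f\|$ that is $C^\infty$ away from the origin and locally depends on finitely many functionals.
\end{proposition}

\begin{proof}
Let $\theta(\tau)=0$ for $\tau\le1$ and $\theta(\tau)=\int_1^\tau e^{-1/(v-1)}\,dv$ for $\tau>1$. The derivative $\theta'$ is $C^\infty$, nonnegative, nondecreasing and tends to $1$ at infinity; so $\theta$ is $C^\infty$, nondecreasing, convex and unbounded. For $|\xi|<1$,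
\[
\frac{\zeta^2}{1-\xi^2}=\sup_{a\in\mathbb R}\bigl(2a\zeta-a^2+a^2\xi^2\bigr),
\]
with the supremum attained at $a=\zeta/(1-\xi^2)$. The left side is thus a supremum of convex functions of $(\xi,\zeta)$, hence convex, and it remains convex after composition with $\theta$. Therefore
\[
\Phi(f)=\sum_{t\in K}\theta\!\left(\frac{Sf(t)^2}{1-f(t)^2}\right),\qquad\|f\|<1,
\]
is a convex even function with values in $[0,\infty]$.

\emph{$\Phi$ is locally a finite sum.} Let $\|f_0\|<r<1$ and $\eta=\sqrt{1-r^2}$. The set $G=\{t:|Sf_0(t)|\ge\eta/2\}$ is finite because $Sf_0\in c_0(K)$. If $\|f-f_0\|<\min(r-\|f_0\|,\eta/2)$ and $t\notin G$, then $1-f(t)^2>\eta^2$ and $|Sf(t)|<\eta$, so the $t$-th term is $0$. Near $f_0$, then, $\Phi$ is a $C^\infty$ function of the finitely many functionals $f(t)$, $Sf(t)$ with $t\in G$. In particular $\Phi$ is finite and $C^\infty$ on the open unit ball.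

\emph{The norm.} The set $B=\{f:\|f\|<1,\ \Phi(f)\le1\}$ is convex and symmetric. If $\|f\|\le1/\sqrt2$, then $Sf(t)^2\le\frac12\le1-f(t)^2$ and all terms vanish, so $f\in B$. Hence the Minkowski functional $p(f)=\inf\{\lambda>0:f/\lambda\in B\}$ is a norm with $\|f\|\le p(f)\le\sqrt2\,\|f\|$.

\emph{An equation for $p$.} Fix $f\ne0$ and let $\phi(r)=\Phi(rf)$ for $0\le r<1/\|f\|$. This function is continuous and convex, and $\phi(0)=0$. For $t$ as in the hypothesis, the $t$-th term is $\theta\bigl(r^2Sf(t)^2/(1-r^2\|f\|^2)\bigr)$, which tends to infinity as $r\to1/\|f\|$. So $\phi(r_0)=1$ for some $r_0$. By convexity $\phi(r)/r$ is nondecreasing, whence $\phi(r)\le r/r_0<1$ for $r<r_0$ and $\phi(r)\ge r/r_0>1$ for $r>r_0$. Thus $p(f)=1/r_0$ is the only $\lambda>\|f\|$ with $\Phi(f/\lambda)=1$. Without the hypothesis on $t$, the function $\phi$ could stay below $1$, and $p(f)$ would be the supremum norm of $f$.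

\emph{Smoothness.} The function $\Psi(h,\lambda)=\Phi(h/\lambda)-1$ is $C^\infty$ on the open set $\{(h,\lambda):\lambda>\|h\|\}$. Let $g=f/p(f)$. Convexity gives $0=\Phi(0)\ge\Phi(g)-\Phi'(g)g$, so $\Phi'(g)g\ge1$, and
\[
\partial_\lambda\Psi(f,p(f))=-p(f)^{-1}\Phi'(g)g\ne0 .
\]
The implicit function theorem gives a $C^\infty$ function $\lambda(h)>\|h\|$ near $f$ with $\Psi(h,\lambda(h))=0$, and $\lambda(h)=p(h)$ by uniqueness.

\emph{Finitely many functionals.} Let $U$ be a neighborhood of $g$ on which $\Phi$ depends only on the functionals indexed by a finite set $G$. By continuity of $p$ there is a neighborhood $U'$ of $f$, not containing $0$, with $h'/p(h)\in U$ for all $h,h'\in U'$. If $h,h'\in U'$ agree on these functionals, then $\Phi(h'/p(h))=\Phi(h/p(h))=1$, so $p(h')=p(h)$.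
\end{proof}

On a tree, such an operator can be made from differences along a chosen upward direction.

\begin{lemma}\label{lem:difference}
Let $P$ be a tree. For each $t\in P$ let $t^0>t$ and $0<\kappa_t\le\frac12$. Suppose that for all $x\in P$ and $\varepsilon>0$ there are only finitely many $t$ with $t\le x$, $t^0\not\le x$ and $\kappa_t\ge\varepsilon$. Then $Sf(t)=\kappa_t\,(f(t)-f(t^0))$ satisfies the hypotheses of Proposition~\ref{prop:talagrand} with $K=P$.
\end{lemma}

\begin{proof}
We have $|Sf(t)|\le\|f\|$, so $S$ maps $C_0(P)$ into the bounded functions on $P$ with $\|S\|\le1$. Since $t<t^0$, the value $S\mathbf 1_{{\downarrow}x}(t)$ is $\kappa_t$ if $t\le x$ and $t^0\not\le x$, and $0$ otherwise. So $S\mathbf 1_{{\downarrow}x}\in c_0(P)$ by assumption, and $S$ maps into the closed subspace $c_0(P)$ by Lemma~\ref{lem:tree}(d). For $f\ne0$ let $t$ be maximal in the nonempty compact set $\{|f|=\|f\|\}$, using Lemma~\ref{lem:tree}(c). Then $|f(t^0)|<\|f\|=|f(t)|$, so $Sf(t)\ne0$.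
\end{proof}

\begin{example}
Let $P$ be the chain of countable ordinals, $t^0=t+1$ and $\kappa_t=\frac12$. The only $t\le x$ with $t+1\not\le x$ is $t=x$, so $C_0(P)$ has an equivalent $C^\infty$ norm.
\end{example}

With branching, the branch leading to $x$ may leave the chosen direction infinitely often, and the weights at the points of departure must tend to zero. In $\Upsilon$ the weight $\kappa_s$ cannot depend on which successor of $s$ the branch takes, and Proposition~\ref{prop:nofrechet} below shows that no choice of $s^0$ and $\kappa_s$ works. In $T$ each successor $s^\frown n$ has its own point of departure $(s,n)$, and we give it the cost of that successor as its weight.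

\begin{proof}[Proof of Theorem~\ref{thm:trees}(ii)]
For $t=(s,n)\in T$ put $t^0=(s,n+1)$ and $\kappa_t=2^{-n-1}$. Let $x=(u,k)$ and use the list in Lemma~\ref{lem:T}. For $t=(u,m)$ with $m\le k$, we have $t^0\not\le x$ only if $m=k$, that is, $t=x$. For $t=(u|_\beta,m)$ with $m\le u(\beta)$, we have $t^0\not\le x$ only if $m=u(\beta)$. The weights of these last points are the numbers $2^{-u(\beta)-1}$, whose sum is $\rho(u)<\infty$; so only finitely many are at least $\varepsilon$. Lemma~\ref{lem:difference} and Proposition~\ref{prop:talagrand} apply.
\end{proof}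

This is where finiteness of $\rho$ is needed: the excluded sequence $u=(0,0,\dots)$ of length $\omega$ would produce the weight $\frac12$ infinitely often.

\section{$C_0(\Upsilon)$ has no Fr\'echet differentiable norm}\label{sec:nofrechet}

Let $V=C_0(\Upsilon)$ and $\chi_t=\mathbf 1_{{\downarrow}t}$, so that $\chi_{t'}-\chi_t=\mathbf 1_{(t,t']}$ for $t\le t'$. It remains to prove part (iii) of Theorem~\ref{thm:trees}.

\begin{proposition}\label{prop:nofrechet}
Every equivalent norm on $V$ fails to be Fr\'echet differentiable at some nonzero point.
\end{proposition}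

Fix a norm $|\cdot|$ on $V$ with $c\|f\|\le|f|\le C\|f\|$, $c>0$, and let $|\cdot|^*$ be its dual norm.

\subsection{A criterion for nondifferentiability}

At a point $f$ of Fr\'echet differentiability, all functionals that almost norm $f$ are close to the derivative; this is \v Smulyan's lemma, proved in the first step below. We contradict it with functionals $F_k$ that almost norm $f$ and also norm vectors $g_k$ on which the derivative is forced to be small.

\begin{lemma}\label{lem:criterion}
Let $f\ne0$ and $g_k\ne0$ in $V$, and let $F_k\in V^*$ with $|F_k|^*=1$. Suppose that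
\begin{enumerate}
\item[(N1)] $F_k(f)\to|f|$;
\item[(N2)] $F_k(g_k)=|g_k|$ for all $k$;
\item[(N3)] $\bigl|f-\frac1jg_k\bigr|\ge|f|-\frac1{2j}|g_k|$ for all $k$ and all $j\ge1$.
\end{enumerate}
Then $|\cdot|$ is not Fr\'echet differentiable at $f$.
\end{lemma}

\begin{proof}
Suppose that $F$ is the derivative at $f$. Given $\eta>0$, choose $r>0$ with $|f+h|\le|f|+F(h)+\eta|h|$ for $|h|\le r$. Since $F_k(f)+F_k(h)\le|f+h|$, we get $(F_k-F)(h)\le|f|-F_k(f)+\eta r$ for $|h|=r$, so $|F_k-F|^*\le(|f|-F_k(f))/r+\eta$. By (N1), $|F_k-F|^*\to0$. On the other hand $j\bigl(|f-\frac1jg_k|-|f|\bigr)\to-F(g_k)$ as $j\to\infty$, so (N3) gives $F(g_k)\le\frac12|g_k|$. With (N2), $(F_k-F)(g_k)\ge\frac12|g_k|>0$, so $|F_k-F|^*\ge\frac12$ for all $k$, a contradiction.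
\end{proof}

\begin{example}\label{ex:sup}
For the supremum norm take $z_1<z_2<\cdots$ with union $x\in\Upsilon$, and let $f=\chi_x$, $g_k=\chi_{z_k}$, $F_k(h)=h(z_k)$. Then $F_k(f)=F_k(g_k)=1$, and $\|f-\frac1jg_k\|=1$ because of the value at $x$. So (N1)--(N3) hold.
\end{example}

\subsection{Escaping from a functional}

For a general norm we keep the shape of Example~\ref{ex:sup}. If $F_k$ norms $g_k=\chi_{z_k}$, then $F_k(\chi_x)=|g_k|+F_k(\mathbf 1_{(z_k,x]})$. To obtain (N1) we need the last term to be small and $|\chi_x|$ to be not much larger than $|g_k|$. The first requirement is met by leaving $z_k$ through a successor that $F_k$ hardly sees.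

\begin{lemma}\label{lem:escape}
Let $F\in V^*$, $z\in\Upsilon$ and $\varepsilon>0$. For all but finitely many $j$ we have $|F(g)|\le\varepsilon\|g\|$ for every $g\in V$ that vanishes outside $[z^\frown j,\infty)$.
\end{lemma}

\begin{proof}
The sets $[z^\frown j,\infty)$ are pairwise disjoint. If the claim fails, there are infinitely many disjointly supported $g_j$ with $\|g_j\|=1$ and $F(g_j)>\varepsilon$. A sum of $N$ of them has supremum norm $1$ and $F$-value above $N\varepsilon$, which is impossible for large $N$.
\end{proof}

The second requirement is met by choosing $z_k$ almost maximal for the norm among all points that may still be reached. To be sure that the limit $x$ exists and is among these points, we fix a budget. For $\rho(t)<\delta$ define the \emph{window}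
\[
W(t,\delta)=\{t'\in\Upsilon:t'\ge t,\ \rho(t')<\delta\}.
\]
It contains $t$, and windows have two properties.
\begin{enumerate}
\item[(W1)] If $z\in W(t,\delta)$, then $z^\frown j\in W(t,\delta)$ for all large $j$, by \eqref{eq:cost}.
\item[(W2)] If $t_0<t_1<\cdots$, $\delta_0>\delta_1>\cdots$ and $\rho(t_n)<\delta_n$ for all $n$, then $x=\bigcup_nt_n$ lies in every $W(t_n,\delta_n)$. Indeed $\rho(t_m)<\delta_m\le\delta_{n+1}$ for $m>n$, so $x\in\Upsilon$ and $\rho(x)\le\delta_{n+1}<\delta_n$.
\end{enumerate}

\subsection{Stable states}

Condition (N3) is the difficulty, and it can fail for the functions $\chi_t$. Take $|h|=\|h\|+10|h(\emptyset)|$ and $z<x$. Then $|\chi_x|=|\chi_z|=11$ and $|\chi_x-\frac1j\chi_z|=11-\frac{10}j$, which is less than $11-\frac{11}{2j}$. Most of this norm is carried by the root, and subtracting $\chi_z$ removes it too efficiently. The cure is to remove it in advance: on the functions $b+\chi_t$ with $b=-\mathbf 1_{\{\emptyset\}}$ the norm is the supremum norm, and Example~\ref{ex:sup} applies. The change lowers the norm from $11$ to $1$, by more than $\frac12|b|=\frac{11}2$. For a general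 norm we make such profitable changes until almost none is left.

A \emph{state} is a triple $\tau=(b,t,\delta)$ with $b\in V$, $t\in\Upsilon$ and $\delta>\rho(t)$. Its \emph{height} is
\[
E(\tau)=\sup\{|b+\chi_{t'}|:t'\in W(t,\delta)\}.
\]
Then $E(\tau)\le|b|+C$. Also $E(\tau)\ge c/2$: for large $j$ both $t$ and $t^\frown j$ lie in the window, and $c\le|\chi_{t^\frown j}-\chi_t|\le2E(\tau)$. Write $(b',t',\delta')\preccurlyeq(b,t,\delta)$ if $t'\ge t$, $\delta'\le\delta$ and
\[
E(b',t',\delta')+\tfrac12|b'-b|\le E(b,t,\delta).
\]
The relation is transitive by the triangle inequality. Shrinking the window is always allowed: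
\begin{equation}\label{eq:shrink}
(b,t',\delta')\preccurlyeq(b,t,\delta)\quad\text{whenever } t'\ge t\text{ and }\rho(t')<\delta'\le\delta,
\end{equation}
since the supremum is then taken over a smaller set. Let $m(\tau)=\inf\{E(\sigma):\sigma\preccurlyeq\tau\}$; the set is nonempty because $\tau\preccurlyeq\tau$. Any constant in $(0,1)$ could replace $\frac12$: it must be positive so that the changes of $b$ are summable, and less than $1$ for Lemma~\ref{lem:criterion}.

A state of almost minimal height resists every perturbation, in every smaller window.

\begin{lemma}\label{lem:stable}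
Let $\sigma=(a,r,\gamma)\preccurlyeq\tau$ with $E(\sigma)\le m(\tau)+\varepsilon$, where $\varepsilon>0$. Then for all $p\in V$ and $y\in W(r,\gamma)$,
\[
E(a+p,y,\gamma)\ge E(\sigma)-\varepsilon-\tfrac12|p|.
\]
\end{lemma}

\begin{proof}
Let $\pi=(a+p,y,\gamma)$ and suppose $E(\pi)+\frac12|p|<E(\sigma)-\varepsilon$. Then $\pi\preccurlyeq\sigma\preccurlyeq\tau$, so $E(\pi)\ge m(\tau)\ge E(\sigma)-\varepsilon$, a contradiction.
\end{proof}

This bounds a supremum over a window, while (N3) needs a bound at the single point $x$, which is not yet known. We witness the supremum by a point and a functional, and escape from the functional, so that the bound persists at every $x$ further up. Finitely many perturbations are treated one above the other.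

\begin{lemma}\label{lem:step}
Let $\sigma=(a,r,\gamma)$, $\tau$ and $\varepsilon$ be as in Lemma~\ref{lem:stable}, and let $Q\subset V$ be finite and nonempty. There are $t^+\in W(r,\gamma)$ with $t^+>r$ and, for each $p\in Q$, a point $z_p\in\Upsilon$ and $F_p\in V^*$ with $|F_p|^*=1$ such that
\begin{align}
F_p(a+p+\chi_{z_p})=|a+p+\chi_{z_p}|&\ge E(\sigma)-2\varepsilon-\tfrac12|p|,\label{eq:stepA}\\
F_p(a+p+\chi_x)&\ge E(\sigma)-3\varepsilon-\tfrac12|p|\qquad\text{for all }x\ge t^+.\label{eq:stepB}
\end{align}
\end{lemma}

\begin{proof}
Let $p^1,\dots,p^N$ be the distinct elements of $Q$ and put $y_0=r$. Suppose $y_{i-1}\in W(r,\gamma)$ is given, and write $p=p^i$. Choose $z_p\in W(y_{i-1},\gamma)$ with $|a+p+\chi_{z_p}|\ge E(a+p,y_{i-1},\gamma)-\varepsilon$, and choose $F_p$ of norm one norming this vector, by the Hahn--Banach theorem. Lemma~\ref{lem:stable} gives \eqref{eq:stepA}. By (W1) and Lemma~\ref{lem:escape} there is $j$ such that $y_i=z_p^\frown j$ lies in $W(r,\gamma)$ and $|F_p(g)|\le\varepsilon\|g\|$ for all $g$ vanishing outside $[y_i,\infty)$. Put $t^+=y_N$; then $r=y_0<y_1<\dots<y_N$. If $x\ge t^+$,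 then $x\ge y_i$, so $(z_p,x]\subset[y_i,\infty)$ and $F_p(\chi_x-\chi_{z_p})\ge-\varepsilon$. Adding this to \eqref{eq:stepA} gives \eqref{eq:stepB}.
\end{proof}

\subsection{The construction}

\begin{proof}[Proof of Proposition~\ref{prop:nofrechet}]
We build states $\tau_n=(b_n,t_n,\delta_n)$ and vectors $g_n\in V$. The perturbations needed for (N3) are the $-\frac1jg_k$, and $g_k$ is known only after stage $k$; so at stage $n$ we treat the finitely many with $k<n$ and $j\le n$.

Let $\tau_0=(0,\emptyset,1)$. Given $\tau_n$ and $g_k$ for $k<n$, choose $\sigma_n=(a_n,r_n,\gamma_n)\preccurlyeq\tau_n$ with $E(\sigma_n)\le m(\tau_n)+2^{-n}$, and let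
\[
Q_n=\{0\}\cup\bigl\{-\tfrac1jg_k:k<n,\ 1\le j\le n\bigr\}.
\]
Apply Lemma~\ref{lem:step} with $\sigma_n$, $\tau_n$, $\varepsilon=2^{-n}$ and $Q_n$, obtaining $t_{n+1}=t^+$, points $z_{n,p}$ and functionals $F_{n,p}$. Choose $\delta_{n+1}$ with $\rho(t_{n+1})<\delta_{n+1}<\gamma_n$, and put
\[
b_{n+1}=a_n,\qquad F_n=F_{n,0},\qquad g_n=a_n+\chi_{z_{n,0}} .
\]
By \eqref{eq:shrink}, $\tau_{n+1}\preccurlyeq\sigma_n\preccurlyeq\tau_n$.

\emph{The limit.} The heights satisfy $E(\tau_{n+1})\le E(\sigma_n)\le E(\tau_n)$. Let $\mu=\lim_nE(\tau_n)$; then $\mu\ge c/2$ and $E(\sigma_n)\ge\mu$. From $\tau_{n+1}\preccurlyeq\tau_n$ we get $\frac12|b_{n+1}-b_n|\le E(\tau_n)-E(\tau_{n+1})$, and the right sides have a finite sum, so $b_n$ converges to some $b\in V$. Since $t_{n+1}>r_n\ge t_n$ and $\delta_{n+1}<\gamma_n\le\delta_n$, property (W2) gives a point $x=\bigcup_nt_n$ in every $W(t_n,\delta_n)$. Put $f=b+\chi_x$.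

\emph{Estimates at $f$.} As $x\in W(t_n,\delta_n)$, we have $|b_n+\chi_x|\le E(\tau_n)$, and so $|f|\le\mu$. For $p\in Q_n$, inequality \eqref{eq:stepB} at $x\ge t_{n+1}$ gives
\begin{equation}\label{eq:lower}
|f+p|\ge F_{n,p}(f+p)\ge F_{n,p}(a_n+p+\chi_x)-|b-a_n|\ge\mu-\tfrac12|p|-\eta_n,
\end{equation}
where $\eta_n=3\cdot2^{-n}+|b-b_{n+1}|\to0$. With $p=0$ this reads $\mu\ge|f|\ge F_n(f)\ge\mu-\eta_n$. Hence $|f|=\mu>0$ and (N1) holds. The vector $p=-\frac1jg_k$ lies in $Q_n$ for all $n>\max(j,k)$, and letting $n\to\infty$ in \eqref{eq:lower} gives (N3). Finally \eqref{eq:stepA} with $p=0$ gives (N2) together with $|g_k|\ge\mu-2\cdot2^{-k}$, so $g_k\ne0$ for large $k$. After discarding finitely many $k$, Lemma~\ref{lem:criterion} shows that $|\cdot|$ is not Fr\'echet differentiable at $f$.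
\end{proof}

This completes the proof of Theorem~\ref{thm:trees}, and with it of Theorem~\ref{thm:main}.

\begin{remark}
The argument needs both infinite branching, in Lemma~\ref{lem:escape}, and limits of branches, in (W2). In $T$ the point $(s,n)$ has only the two immediate successors $(s,n+1)$ and $(s^\frown n,0)$, and the sum of the evaluations at these two points is a functional that cannot be escaped. In the tree of finite sequences in $\omega$ the branching is infinite but no element is a limit; the topology is discrete, and Proposition~\ref{prop:talagrand} with $S$ the identity gives a $C^\infty$ norm.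
\end{remark}

\begin{thebibliography}{9}
\bibitem{BL} Benyamini and Lindenstrauss, \emph{Geometric Nonlinear Functional Analysis} I.
\end{thebibliography}
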